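\title{Completely bounded maps into the compact operators need not have bounded extensions}

\begin{abstract}
Let $\mathcal K$ be the space of compact operators on $\ell_2$. We show that a completely bounded map from a closed subspace $S$ of a separable operator space $Y$ into $\mathcal K$ need not have a bounded linear extension $Y\to\mathcal K$. In the example $Y$ is a separable C$^*$-algebra, $S$ is an ideal and the map is completely isometric; one may also take $S=\mathcal K$ and the identity map. The example is built from finite quotients of $\Gamma=SL_3(\mathbb F_p[t])$. The proof uses only averages over finite abelian subgroups of $\Gamma$, and such averages are controlled by the ordinary norm of a linear map. The same estimates show that every C$^*$-completion of $\mathbb C[\Gamma]$ whose norm dominates the reduced norm fails Grothendieck's approximation property. A bounded extension does exist whenever $Y/S$ has the bounded approximation property.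
\end{abstract}

\section{The extension problem for $\mathcal K$}\label{sec:intro}

An \emph{operator space} is a closed subspace $Y$ of $B(\mathcal H)$ for some Hilbert space $\mathcal H$, together with the norms that the spaces $M_n(Y)$ of $n\times n$ matrices over $Y$ inherit from $B(\mathcal H^n)$. A linear map $u\colon Y\to Y'$ between operator spaces induces maps $u_n\colon M_n(Y)\to M_n(Y')$, $(y_{ij})\mapsto(u(y_{ij}))$. The map $u$ is \emph{completely bounded} (c.b.) if $\|u\|_{cb}=\sup_n\|u_n\|$ is finite, and \emph{completely isometric} if every $u_n$ is isometric. Every C$^*$-algebra is an operator space, and an injective $*$-homomorphism is completely isometric. Wittstock's extension theorem plays the role of the Hahn--Banach theorem: if $S$ is a closed subspace of an operator space $Y$, every c.b.\ map $u\colon S\to B(\mathcal H)$ has an extension $\hat u\colon Y\to B(\mathcal H)$ with $\|\hat u\|_{cb}=\|u\|_{cb}$.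

Let $\mathcal K\subset B(\ell_2)$ be the operator space of compact operators. If $u$ takes compact values, Wittstock's extension need not. It is known (Kirchberg) that there are a separable operator space $Y$, a closed subspace $S\subset Y$ and a c.b.\ map $u\colon S\to\mathcal K$ without any c.b.\ extension $Y\to\mathcal K$. This leaves the following question.

\begin{quote}
\textbf{Question.} Let $Y$ be a separable operator space and $S\subset Y$ a closed subspace. Does every c.b.\ map $u\colon S\to\mathcal K$ have a linear extension $\tilde u\colon Y\to\mathcal K$ that is merely bounded?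
\end{quote}

The diagonal compact operators form a copy of $c_0$, and for maps into $c_0$ the answer is yes.

\begin{example}\label{ex:c0}
Let $Y$ be a separable Banach space, $S\subset Y$ a closed subspace and $u=(u_m)_m\colon S\to c_0$ bounded. Extend each $u_m$ to $\hat u_m\in Y^*$ with $\|\hat u_m\|\le\|u\|$. The ball $\mathcal B$ of radius $\|u\|$ in $Y^*$ is weak$^*$ compact and, since $Y$ is separable, metrizable by a metric $d$. Every cluster point of $(\hat u_m)$ vanishes on $S$, so there are $v_m\in\mathcal B$ vanishing on $S$ with $d(\hat u_m,v_m)\to0$. Along any subsequence on which both $\hat u_m$ and $v_m$ converge, the limits agree; hence $\hat u_m(y)-v_m(y)\to0$ for all $y\in Y$. Thus $\tilde u=(\hat u_m-v_m)_m$ maps $Y$ to $c_0$, extends $u$, and has norm at most $2\|u\|$.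
\end{example}

Now replace the scalars by matrix blocks, so that $u$ takes values in the block-diagonal compact operators $(\bigoplus_mM_{N_m})_{c_0}$. If the sizes $N_m$ are bounded, this space is isomorphic to $c_0$ and nothing changes. If $N_m\to\infty$ and $u$ is c.b., Wittstock's theorem still provides uniformly bounded extensions $\hat u_m\colon Y\to M_{N_m}$, but they lie in different spaces, and no compact set is available in which to find the corrections $v_m$. A positive answer remains a reasonable guess all the same. An obstruction to c.b.\ extensions concerns the norms $\|\tilde u_n\|$ for large $n$ and says nothing about $\|\tilde u\|$, and a bounded extension exists as soon as $Y/S$ has the bounded approximation property (Theorem~\ref{thm:more}(c) below). We show that the answer is nevertheless no.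

\subsection*{The example}
Fix an odd prime $p$, and let $R=\mathbb F_p[t]$ and $\Gamma=SL_3(R)$. For each $m\ge1$ choose a monic irreducible polynomial $f_m\in R$ of degree $m$, and let $F_m=R/(f_m)$, a field with $p^m$ elements. The group $\Gamma$ acts on $F_m^3\setminus\{0\}$ through $SL_3(F_m)$. Let $\pi_m$ be the unitary representation $(\pi_m(g)\xi)(x)=\xi(g^{-1}x)$ on
\[
\ell_2^0(F_m^3\setminus\{0\})=\Big\{\xi\colon F_m^3\setminus\{0\}\to\mathbb C\ :\ \sum_x\xi(x)=0\Big\},
\]
a space of dimension $N_m=|F_m|^3-2$. Let $M=\prod_mM_{N_m}$ be the C$^*$-algebra of bounded sequences of matrices, $S=(\bigoplus_mM_{N_m})_{c_0}$ the ideal of sequences tending to $0$ in norm, and $Q\colon M\to M/S$ the quotient map, so that $\|Q((x_m)_m)\|=\limsup_m\|x_m\|$. The group algebra $\mathbb C[\Gamma]$ carries the involution with $g^*=g^{-1}$. Put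
\[
\theta\colon\mathbb C[\Gamma]\to M/S,\quad\theta(x)=Q\big((\pi_m(x))_m\big),\qquad X=\overline{\theta(\mathbb C[\Gamma])},\qquad Y=Q^{-1}(X).
\]
Since $\theta$ is a unital $*$-homomorphism, $X$ and $Y$ are C$^*$-algebras, $S$ is an ideal of $Y$, and $Y/S=X$. As $\Gamma$ is countable, $X$ is separable; so is $S$, and hence so is $Y$. Let $\mathcal H=\bigoplus_m\mathbb C^{N_m}$, identify $\mathcal K(\mathcal H)$ with $\mathcal K$, and let $u\colon S\to\mathcal K$ be the block-diagonal inclusion. It is an injective $*$-homomorphism, hence completely isometric.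

\begin{theorem}\label{thm:main}
The map $u\colon S\to\mathcal K$ has no bounded linear extension $Y\to\mathcal K$.
\end{theorem}

To state the complements we recall some definitions. A Banach space $Z$ has the \emph{approximation property} (AP) of Grothendieck if for every compact set $\mathcal C\subset Z$ and every $\varepsilon>0$ there is a bounded finite-rank operator $T$ on $Z$ with $\sup_{z\in\mathcal C}\|z-Tz\|<\varepsilon$; it has the \emph{$\lambda$-bounded approximation property} ($\lambda$-BAP) if one can always take $\|T\|\le\lambda$. A \emph{C$^*$-completion} of $\mathbb C[\Gamma]$ is its completion in a submultiplicative norm with $\|x^*x\|=\|x\|^2$. The norm $\|\lambda_\Gamma(x)\|$, where $\lambda_\Gamma$ is the left regular representation on $\ell_2(\Gamma)$, gives the reduced algebra $C^*_r(\Gamma)$; the norm $\sup_\pi\|\pi(x)\|$ over all unitary representations gives the full algebra $C^*(\Gamma)$.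

\begin{theorem}\label{thm:more}
\begin{enumerate}
\item[(a)] There is a separable C$^*$-algebra $A\subset B(\ell_2)$ containing $\mathcal K$ as an ideal such that there is no bounded linear projection $A\to\mathcal K$. Thus the answer to the Question is negative even for the identity map of $\mathcal K$.
\item[(b)] Let $A$ be any C$^*$-completion of $\mathbb C[\Gamma]$ whose norm dominates the norm of $C^*_r(\Gamma)$; examples are $C^*_r(\Gamma)$, $C^*(\Gamma)$ and the algebra $X=Y/S$ above. Then the Banach space $A$ fails the approximation property.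
\item[(c)] Let $Y$ be a separable operator space and $S\subset Y$ a closed subspace such that $Y/S$ has the $\lambda$-BAP. Then every c.b.\ map $u\colon S\to\mathcal K$ extends to a linear map $\tilde u\colon Y\to\mathcal K$ with $\|\tilde u\|\le(1+\lambda)\|u\|_{cb}$.
\end{enumerate}
\end{theorem}

By (c), the quotient $Y/S$ in any counterexample fails the $\lambda$-BAP for every $\lambda$; part (b) shows that our quotient fails even the AP.

\subsection*{The method}
The proof is a Lafforgue-type zigzag argument on $SL_3(\mathbb F_p[t])$, transplanted to merely bounded maps. A bounded extension of $u$ yields uniformly bounded maps $T_m\colon X\to M_{N_m}$ that asymptotically recover $\pi_m(g)$ from $\theta(g)$ (Section~\ref{sec:lift}). The number $\varphi_m(g)=\tau_m(\pi_m(g)^*T_m\theta(g))$, with $\tau_m$ the normalized trace, measures the quality of the recovery, and it tends to $1$ for each $g$. We average $\varphi_m$ against finitely supported probability measures $\nu_s$ on $\Gamma$ whose supports grow with $s$.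 Then $\varphi_m(\nu_s)\to1$ as $m\to\infty$ for each $s$; we show that $\varphi_m(\nu_s)\to0$ as $s\to\infty$ for each $m$, and that this convergence is uniform in $m$. The three statements are incompatible. Uniformity is the heart of the matter. Section~\ref{sec:flat} introduces a norm $\|\cdot\|_\flat$ on $\mathbb C[\Gamma]$ with $|\varphi_m(x)|\le\|T_m\|\,\|x\|_\flat$, and Sections~\ref{sec:gauss} and~\ref{sec:cauchy} show that $(\nu_s)$ is a Cauchy sequence for it. Sections~\ref{sec:gap} and~\ref{sec:main} identify the limit and conclude.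

\section{Extensions and liftings}\label{sec:lift}

Let $S\subset Y$ be operator spaces, $u\colon S\to\mathcal K$ c.b., and $\hat u\colon Y\to B(\ell_2)$ an extension with $\|\hat u\|_{cb}=\|u\|_{cb}$. As $\hat u(S)\subset\mathcal K$, the formula $\bar u(y+S)=\hat u(y)+\mathcal K$ defines a map $\bar u\colon Y/S\to B(\ell_2)/\mathcal K$ with $\|\bar u\|\le\|u\|_{cb}$. A \emph{lifting} of $\bar u$ is a linear map $\Lambda\colon Y/S\to B(\ell_2)$ with $\Lambda(z)+\mathcal K=\bar u(z)$ for all $z$. If $\Lambda$ is a bounded lifting, then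
\begin{equation}\label{eq:liftext}
\tilde u(y)=\hat u(y)-\Lambda(y+S)
\end{equation}
takes values in $\mathcal K$, extends $u$, and satisfies $\|\tilde u\|\le\|u\|_{cb}+\|\Lambda\|$. Conversely, if $\tilde u$ is a bounded extension, then $\hat u-\tilde u$ vanishes on $S$ and \eqref{eq:liftext} defines a bounded lifting. So the Question is a lifting problem for maps on $Y/S$. If $Y/S$ is finite-dimensional one lifts a basis. The following theorem passes from finite-dimensional spaces to spaces with the BAP.

A closed subspace $J$ of a Banach space $Z$ is an \emph{M-ideal} if its annihilator $J^\perp$ is an $\ell_1$-summand of $Z^*$, that is, $Z^*=J^\perp\oplus J'$ for a closed subspace $J'$ with $\|\xi+\xi'\|=\|\xi\|+\|\xi'\|$ for $\xi\in J^\perp$, $\xi'\in J'$. We use the standard fact that $\mathcal K$ is an M-ideal in $B(\ell_2)$, and the lifting theorem of Ando and Choi--Effros \cite[Theorem~II.2.1]{HWW}: \emph{if $J$ is an M-ideal in $Z$ and $W$ is a separable Banach space with the $\lambda$-BAP, then every bounded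 linear map $W\to Z/J$ has a linear lifting $W\to Z$ of norm at most $\lambda$ times its norm.}

\begin{proof}[Proof of Theorem~\ref{thm:more}(c)]
The space $Y/S$ is separable and has the $\lambda$-BAP, so $\bar u$ has a lifting $\Lambda$ with $\|\Lambda\|\le\lambda\|u\|_{cb}$. The map \eqref{eq:liftext} is the required extension.
\end{proof}

From now on $S$, $Y$, $X$ and $u$ are those of Theorem~\ref{thm:main}. Here the lifting problem takes the following concrete form.

\begin{lemma}\label{lem:reduction}
If $u$ has a bounded linear extension $Y\to\mathcal K$, then there are $C<\infty$ and linear maps $T_m\colon X\to M_{N_m}$ with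
\begin{equation}\label{eq:sections}
\sup_m\|T_m\|\le C,\qquad\lim_{m\to\infty}\|T_m\theta(x)-\pi_m(x)\|=0\quad\text{for all }x\in\mathbb C[\Gamma].
\end{equation}
\end{lemma}

\begin{proof}
Let $\tilde u$ be the extension and let $1_m$ be the projection of $\mathcal H$ onto $\mathbb C^{N_m}$. Since $1_m\to0$ strongly, $\|1_mk1_m\|\to0$ for compact $k$. So $P(y)=(1_m\tilde u(y)1_m)_m$ is a bounded map $Y\to S$, and $P(y)=y$ for $y\in S$. The map $y\mapsto y-Py$ vanishes on $S$, hence induces $T=(T_m)_m\colon X\to M$ with $TQ(y)=y-Py$ and $\|T\|\le C:=1+\|P\|$. For $y=(\pi_m(x))_m$ this reads $T_m\theta(x)-\pi_m(x)=-(Py)_m$, which tends to $0$ because $Py\in S$.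
\end{proof}

\section{Abelian averages and bounded maps}\label{sec:flat}

Let $A$ and $B$ be unital C$^*$-algebras, $\tau$ a tracial state on $B$, and $\theta$, $\rho$ homomorphisms from $\Gamma$ to the unitary groups of $A$ and $B$, extended linearly to $\mathbb C[\Gamma]$. To a bounded linear map $T\colon A\to B$ we attach the linear functional $\varphi_T$ on $\mathbb C[\Gamma]$ with
\begin{equation}\label{eq:phi}
\varphi_T(g)=\tau\big(\rho(g)^*\,T\theta(g)\big)\qquad(g\in\Gamma).
\end{equation}
We need upper bounds for $|\varphi_T(x)|$ that exploit cancellation in $x$; the trivial bound $\|T\|\,\|x\|_{\ell_1}$ does not.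

For c.b.\ maps there is a good bound. Let $B=M_N$, let $\bar b$ be the entrywise conjugate of $b\in M_N$, and let $\omega$ be the vector state on $M_N\otimes M_N$ given by the unit vector $N^{-1/2}\sum_ie_i\otimes e_i$. Then $\omega(a\otimes\bar b)=N^{-1}\sum_{i,k}a_{ki}\overline{b_{ki}}=\tau(b^*a)$, so for $x=\sum_gx_gg$
\[
\varphi_T(x)=\omega\Big((T\otimes\mathrm{id})\Big(\sum_gx_g\,\theta(g)\otimes\overline{\rho(g)}\Big)\Big).
\]
The map $g\mapsto\theta(g)\otimes\overline{\rho(g)}$ is a homomorphism into the unitary group of $A\otimes M_N=M_N(A)$, whence $|\varphi_T(x)|\le\|T\|_{cb}\|x\|_{C^*(\Gamma)}$. For a merely bounded $T$ the norm of $T\otimes\mathrm{id}$ on $M_N(A)$ is out of control. But if $x$ is supported in an abelian subgroup, the matrices $\overline{\rho(g)}$ that occur are simultaneously diagonalizable, and on diagonal matrices over $A$ the map $T\otimes\mathrm{id}$ has norm $\|T\|$. This suggests the following norm.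

Let $G$ be a finite abelian group with character group $\hat G$. For $c=\sum_kc_kk\in\mathbb C[G]$ and $\chi\in\hat G$ put $\chi(c)=\sum_kc_k\chi(k)$ and $\|c\|_{C^*(G)}=\max_\chi|\chi(c)|$. If $\rho$ is a homomorphism from $G$ to the unitary group of a unital C$^*$-algebra, then by the orthogonality relations the elements $e_\chi=|G|^{-1}\sum_k\overline{\chi(k)}\rho(k)$ are pairwise orthogonal projections with
\begin{equation}\label{eq:spectral}
\sum_\chi e_\chi=1,\qquad\rho(k)=\sum_\chi\chi(k)e_\chi .
\end{equation}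
In particular $\rho(c)=\sum_\chi\chi(c)e_\chi$ and $\|\rho(c)\|\le\|c\|_{C^*(G)}$.

\begin{definition}\label{def:flat}
For $x\in\mathbb C[\Gamma]$ let $\|x\|_\flat$ be the infimum of $\sum_\alpha\|c_\alpha\|_{C^*(G_\alpha)}$ over all finite decompositions $x=\sum_\alpha g_\alpha c_\alpha g'_\alpha$ with $g_\alpha,g'_\alpha\in\Gamma$, $G_\alpha\subset\Gamma$ a finite abelian subgroup, and $c_\alpha\in\mathbb C[G_\alpha]$.
\end{definition}

We identify finitely supported probability measures on $\Gamma$ with elements of $\mathbb C[\Gamma]$; the product of two such elements is their convolution. Let $x\mapsto x^\top$ be the linear extension of the transposition of matrices; it reverses products.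

\begin{lemma}\label{lem:flat}
The function $\|\cdot\|_\flat$ is a norm on $\mathbb C[\Gamma]$ with $\|x\|_\flat\le\|x\|_{\ell_1}$, and:
\begin{enumerate}
\item[(i)] $\|\mu x\mu'\|_\flat\le\|x\|_\flat$ for finitely supported probability measures $\mu,\mu'$;
\item[(ii)] $\|\pi(x)\|\le\|x\|_\flat$ for every homomorphism $\pi$ from $\Gamma$ to the unitary group of a unital C$^*$-algebra;
\item[(iii)] $\|x^\top\|_\flat=\|x\|_\flat$.
\end{enumerate}
\end{lemma}

\begin{proof}
Taking all $G_\alpha$ trivial gives $\|x\|_\flat\le\|x\|_{\ell_1}$. Scaling and concatenating decompositions gives homogeneity and the triangle inequality. Translating decompositions gives $\|gxg'\|_\flat=\|x\|_\flat$, and (i) follows by convexity. Part (ii) follows from $\|\pi(gcg')\|=\|\pi(c)\|\le\|c\|_{C^*(G)}$. For $\pi=\lambda_\Gamma$ we have $\lambda_\Gamma(x)\delta_1=x$, so $\|x\|_\flat=0$ forces $x=0$. For (iii), $(gcg')^\top=g'^\top c^\top g^\top$, and since $G$ is abelian, transposition is a group isomorphism $G\to G^\top$, so it preserves the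 norm of $c$.
\end{proof}

\begin{lemma}\label{lem:bounded}
Let $A,B,\tau,\theta,\rho,T$ be as in \eqref{eq:phi}. Let $G\subset\Gamma$ be a finite abelian subgroup, $c\in\mathbb C[G]$, $g,g'\in\Gamma$, and put $c^\chi=\sum_kc_k\overline{\chi(k)}\,k$ for $\chi\in\hat G$. Then $\|\theta(gc^\chi g')\|\le\|c\|_{C^*(G)}$ and
\[
|\varphi_T(gcg')|\le\max_{\chi\in\hat G}\|T\theta(gc^\chi g')\|\le\|T\|\,\|c\|_{C^*(G)}.
\]
Consequently $|\varphi_T(x)|\le\|T\|\,\|x\|_\flat$ for all $x\in\mathbb C[\Gamma]$.
\end{lemma}

\begin{proof}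
Since $\chi'(c^\chi)=(\chi'\bar\chi)(c)$, we have $\|c^\chi\|_{C^*(G)}=\|c\|_{C^*(G)}$, which gives the bound on $\theta(gc^\chi g')$. Let $e_\chi\in B$ be the projections \eqref{eq:spectral} for $\rho|_G$, so $\rho(k)^*=\sum_\chi\overline{\chi(k)}e_\chi$. Then
\[
\varphi_T(gcg')=\sum_kc_k\,\tau\big(\rho(g')^*\rho(k)^*\rho(g)^*\,T\theta(gkg')\big)=\sum_\chi\tau\big(\rho(g')^*e_\chi\rho(g)^*\,T\theta(gc^\chi g')\big).
\]
By the trace property the term with index $\chi$ equals $\tau(e_\chi b_\chi e_\chi)$, where $b_\chi=\rho(g)^*\,T\theta(gc^\chi g')\,\rho(g')^*$. The functional $b\mapsto\tau(e_\chi be_\chi)$ is positive, so its norm is its value $\tau(e_\chi)$ at $1$. Therefore $|\varphi_T(gcg')|\le\sum_\chi\tau(e_\chi)\|b_\chi\|\le\max_\chi\|b_\chi\|$, and $\|b_\chi\|=\|T\theta(gc^\chi g')\|$.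
\end{proof}

The trace property is what places $e_\chi$ on both sides of $b_\chi$; the weights $\tau(e_\chi)$ then add up to $1$, and the bound does not depend on $|G|$.

\section{Gauss sums in Heisenberg groups}\label{sec:gauss}

We now produce pairs of probability measures that are far apart in $\ell_1$ but close in $\|\cdot\|_\flat$. For $i\ne j$ in $\{1,2,3\}$ and $a\in R$ let $x_{ij}(a)=1+aE_{ij}$, with $E_{ij}$ the matrix units. Multiplying out gives $x_{ij}(a)x_{ij}(b)=x_{ij}(a+b)$ and, for distinct $i,j,k$,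
\begin{equation}\label{eq:comm}
x_{ij}(a)x_{jk}(b)=x_{jk}(b)x_{ij}(a)x_{ik}(ab),\qquad x_{ik}(c)\text{ commutes with }x_{ij}(a)\text{ and }x_{jk}(b).
\end{equation}
The second rule says that $x_{ik}$ commutes with every elementary matrix that has the same first index or the same second index. For a finite subgroup $H\subset\Gamma$ let $\mu_H=|H|^{-1}\sum_{h\in H}h$, and for a finite-dimensional $\mathbb F_p$-subspace $V\subset R$ let $\mu_{ij}(V)=\mu_{x_{ij}(V)}$. We use constantly that
\begin{equation}\label{eq:absorb}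
\mu_H\mu_{H'}=\mu_{H'}\mu_H=\mu_H\ \text{ if }H'\subset H,\qquad\mu_{ij}(V)\mu_{ij}(V')=\mu_{ij}(V+V').
\end{equation}
Let $e(z)=e^{2\pi\sqrt{-1}\,z/p}$ for $z\in\mathbb F_p$. The characters of a finite $\mathbb F_p$-vector space are the maps $e\circ\ell$ with $\ell$ linear, and the average of $e\circ\ell$ over a subspace is $1$ if $\ell$ vanishes on the subspace and $0$ otherwise.

\begin{example}\label{ex:heis}
Let $V=\mathbb F_p\subset R$ be the constants, write $\mu_{ij}=\mu_{ij}(\mathbb F_p)$, and let $H$ be the group of upper unitriangular matrices over $\mathbb F_p$. The measure $\mu_{12}\mu_{23}$ is uniform on $p^2$ of the $p^3$ elements of $H$, and $\mu_{12}\mu_{23}\mu_{13}=\mu_H$. Their difference $x=\mu_{12}\mu_{23}(1-\mu_{13})$ has $\ell_1$-norm $p^2(p^{-2}-p^{-3})+(p^3-p^2)p^{-3}=2-2/p$. We claim that $\|x\|_\flat\le p^{-1/2}$.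

The group $H$ is not abelian, so we first move $x$ into an abelian subgroup. From $x_{12}(a)x_{23}(b)=x_{12}(a)x_{23}(a)\cdot x_{23}(b-a)$ we get $\mu_{12}\mu_{23}=\sigma\mu_{23}$ with $\sigma=p^{-1}\sum_ax_{12}(a)x_{23}(a)$, and so $x=\sigma(1-\mu_{13})\mu_{23}$. The element $\sigma(1-\mu_{13})$ is supported in
\[
G=\left\{\begin{pmatrix}1&a&y\\0&1&a\\0&0&1\end{pmatrix}:a,y\in\mathbb F_p\right\},
\]
where $(a,y)(a',y')=(a+a',y+y'+aa')$. The coordinates $(a,z)=(a,y-a^2/2)$ are additive, so $G\cong\mathbb F_p^2$ with characters $\chi(a,z)=e(\ell a+\psi z)$, $\ell,\psi\in\mathbb F_p$. If $\psi=0$, then $\chi(1-\mu_{13})=0$. If $\psi\ne0$, then $\chi(1-\mu_{13})=1$, and since $x_{12}(a)x_{23}(a)$ has $y=a^2$, that is $z=a^2/2$, the number $\chi(\sigma)=p^{-1}\sum_ae(\ell a+\psi a^2/2)$ is a quadratic Gauss sum. Expanding the square and writing $a=b+c$,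
\[
|\chi(\sigma)|^2=p^{-2}\sum_ce(\ell c+\psi c^2/2)\sum_be(\psi bc)=p^{-2}\cdot p,
\]
because only $c=0$ contributes. Lemma~\ref{lem:flat}(i) gives the claim. By Lemma~\ref{lem:bounded}, an average over $x_{13}$ can be inserted behind $\mu_{12}\mu_{23}$ at the cost $\|T\|p^{-1/2}$, for any bounded $T$.
\end{example}

Over $\mathbb F_p$ the inserted average is no larger than the given ones. Over $R$ it is larger: if $V$ consists of the polynomials of degree less than $n$, the products $ab$ reach degree $2n-2$. This gain in degree drives the proof. We also need errors that tend to $0$ although $p$ is fixed. For general $V$ the Gauss sum is governed by the rank of the bilinear form $(v,v')\mapsto\psi(vv')$, where $\psi$ is now a linear functional on the span of $VV$, and the difficulty is that this rank can be small for nonzero $\psi$.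

Let $P_n=\{f\in R:\deg f<n\}$, with $P_n=0$ for $n\le0$, and for $h\in R\setminus\{0\}$ let
\[
I(h;N)=\{f\in R:\ h\mid f,\ \deg f<N\}=hP_{N-\deg h}.
\]
On $V=P_n$, $n\ge1$, the span of $VV$ is $P_{2n-1}$. The evaluations $\psi(f)=f(a)$, $a\in\mathbb F_p$, give the forms $v(a)v'(a)$ of rank $1$, and so does the coefficient of $t^{2n-2}$. The common kernel of these functionals is $I(t^p-t;2n-2)$. So to guarantee rank at least $2$ we must restrict the inserted average to multiples of $t^p-t$ and give up one degree. The next lemma shows that a loss of this shape, independent of $n$, always suffices. For $r\ge1$ let $L_r$ be the product of all monic polynomials of degree at most $r-1$; thus $L_1=1$ and $L_2=t^p-t$. There are fewer than $p^r$ factors, one of which is $t^{r-1}$, so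
\begin{equation}\label{eq:degL}
r-1\le\deg L_r\le rp^r .
\end{equation}

\begin{lemma}[rank lemma]\label{lem:rank}
Let $r\ge1$, $L=L_r$, $V=I(h;N)$, and assume $N-\deg h>\deg L$. Let $\psi$ be an $\mathbb F_p$-linear functional on $\operatorname{span}(VV)=I(h^2;2N-1)$ such that the form $(v,v')\mapsto\psi(vv')$ on $V$ has rank less than $r$. Then $\psi$ vanishes on $I(h^2L;2N-r)$.
\end{lemma}

\begin{proof}
Let $n=N-\deg h$; by \eqref{eq:degL}, $n\ge r$. We have $V=hP_n$ and $\operatorname{span}(VV)=h^2P_{2n-1}$. Put $\psi'(f)=\psi(h^2f)$ for $f\in P_{2n-1}$. The form $(f,f')\mapsto\psi'(ff')$ on $P_n$ has rank $\varrho\le r-1$, so its radical has codimension $\varrho$. For $0\le j\le n-1-\varrho$ the subspace $t^jP_{\varrho+1}\subset P_n$ has dimension $\varrho+1$ and therefore contains a nonzero element $t^jz_j$ of the radical, with $\deg z_j\le\varrho\le r-1$. We do not control $z_j$, but it divides $L$; this is the purpose of $L$. For $0\le i\le n-1-\deg L$ the polynomial $t^iL/z_j$ lies in $P_n$, so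
\[
\psi'(t^{i+j}L)=\psi'\big(t^jz_j\cdot t^iL/z_j\big)=0 .
\]
Both ranges are nonempty, and $i+j$ takes every value from $0$ to $2n-2-\varrho-\deg L$. Since $\varrho+1\le r$, the functional $\psi'$ vanishes on $LP_{2n-r-\deg L}$, and $h^2LP_{2n-r-\deg L}=I(h^2L;2N-r)$.
\end{proof}

\begin{lemma}[insertion lemma]\label{lem:insert}
Let $r$, $L$, $V=I(h;N)$ be as in Lemma~\ref{lem:rank}, let $i,j,k$ be distinct, and let $W'\subset I(h^2L;2N-r)$ be an $\mathbb F_p$-subspace. Then
\[
\big\|\mu_{ij}(V)\mu_{jk}(V)\big(1-\mu_{ik}(W')\big)\big\|_\flat\le p^{-r/2},\qquad\big\|\mu_{jk}(V)\mu_{ij}(V)\big(1-\mu_{ik}(W')\big)\big\|_\flat\le p^{-r/2}.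
\]
\end{lemma}

Example~\ref{ex:heis} is the case $h=1$, $N=r=1$.

\begin{proof}
Let $J=E_{ij}+E_{jk}$, so that $J^2=E_{ik}$ and $J^3=0$, and let $Z=\operatorname{span}(VV)\supset W'$. The set $G=\{1+aJ+yJ^2:a\in V,\ y\in Z\}\subset\Gamma$ is finite, and
\[
(1+aJ+yJ^2)(1+a'J+y'J^2)=1+(a+a')J+(y+y'+aa')J^2 .
\]
As $p$ is odd, $1+aJ+yJ^2\mapsto(a,y-a^2/2)$ is a bijection $G\to V\times Z$, and it turns this product into addition because $y+y'+aa'-(a+a')^2/2=(y-a^2/2)+(y'-a'^2/2)$. So $G$ is an abelian group with characters $\chi(a,z)=e(\ell(a)+\psi(z))$, where $\ell$, $\psi$ are linear functionals on $V$, $Z$. Let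
\[
\sigma_+=\frac1{|V|}\sum_{a\in V}x_{ij}(a)x_{jk}(a),\qquad\sigma_-=\frac1{|V|}\sum_{a\in V}x_{jk}(a)x_{ij}(a).
\]
The summands are $1+aJ+a^2J^2$ and $1+aJ$, with coordinates $(a,a^2/2)$ and $(a,-a^2/2)$; so $\sigma_\pm\in\mathbb C[G]$. Writing $x_{jk}(b)=x_{jk}(a)x_{jk}(b-a)=x_{jk}(b-a)x_{jk}(a)$ gives $\mu_{ij}(V)\mu_{jk}(V)=\sigma_+\mu_{jk}(V)$ and $\mu_{jk}(V)\mu_{ij}(V)=\mu_{jk}(V)\sigma_-$. Since $x_{ik}$ commutes with $x_{jk}$, the two elements in the statement are
\[
\sigma_+\big(1-\mu_{ik}(W')\big)\mu_{jk}(V)\qquad\text{and}\qquad\mu_{jk}(V)\,\sigma_-\big(1-\mu_{ik}(W')\big).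
\]
The element $x_{ik}(y)$ lies in $G$ with coordinates $(0,y)$. By Lemma~\ref{lem:flat}(i) it suffices to show $|\chi(\sigma_\pm)|\,|1-\chi(\mu_{ik}(W'))|\le p^{-r/2}$ for all $\chi$. If $\psi$ vanishes on $W'$, the second factor is $0$. Otherwise it is $1$, and by Lemma~\ref{lem:rank} the form $\psi(vv')$ on $V$ has rank at least $r$, so its radical $V_0$ satisfies $|V_0|/|V|\le p^{-r}$. With $a=b+c$ we have $a^2-b^2=c^2+2bc$, and
\[
|\chi(\sigma_\pm)|^2=\frac1{|V|}\sum_{c\in V}e\big(\ell(c)\pm\tfrac12\psi(c^2)\big)\,\frac1{|V|}\sum_{b\in V}e\big(\pm\psi(bc)\big).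
\]
The inner average is $1$ for $c\in V_0$ and $0$ otherwise, so $|\chi(\sigma_\pm)|^2\le|V_0|/|V|\le p^{-r}$.
\end{proof}

The inserted averages run over multiples of $h^2L$ only. Division with remainder repairs this as soon as an average over polynomials of low degree is already present.

\begin{lemma}\label{lem:division}
If $w\mid h$ and $\deg h\le N\le N'$, then $I(h;N')+I(w;N)=I(w;N')$.
\end{lemma}

\begin{proof}
The left side is contained in the right side. Conversely, write $f\in I(w;N')$ as $f=f_1h+f_0$ with $\deg f_0<\deg h\le N$. Then $w\mid f_0$, and $f_1h$ is $0$ or has the degree of $f$.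
\end{proof}

\section{A Cauchy sequence of probability measures}\label{sec:cauchy}

For $w\in R\setminus\{0\}$ and $D\ge1$ let
\[
H^+(w,D)=\begin{pmatrix}1&I(w;D)&I(w;2D)\\0&1&I(w;D)\\0&0&1\end{pmatrix},\qquad H^-(w,D)=H^+(w,D)^\top .
\]
The corner has degree bound $2D$ so that these finite sets are groups: the corner entry of a product is $c+c'+ab'$, and $ab'\in I(w;2D)$ for $a,b'\in I(w;D)$. By \eqref{eq:comm}, $x_{23}(b)x_{12}(a)x_{13}(c)$ has entries $a,b,c$ and $x_{12}(a)x_{23}(b)x_{13}(c)$ has entries $a,b,c+ab$, and $x_{13}$ commutes with the other two factors. Hence $\mu_{H^+(w,D)}$ is the product, in any order, of $\mu_{12}(I(w;D))$, $\mu_{23}(I(w;D))$ and $\mu_{13}(I(w;2D))$. Put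
\[
\nu_{w,D}=\mu_{H^+(w,D)}\,\mu_{H^-(w,D)} .
\]
The measures $\nu_s$ of the introduction have $w=1$; the choice $w=f_m$ gives measures supported in $\ker\pi_m$, which are needed in Section~\ref{sec:main}.

Inside the upper triangular group the insertion lemma can only enlarge the corner. The factor $H^-$ supplies the missing relations: at the junction of the two factors we may write $\mu_{13}$ next to $\mu_{32}$ and create $\mu_{12}$ of almost double degree, or $\mu_{13}$ next to $\mu_{21}$ and create $\mu_{23}$. This is where all three indices, hence $SL_3$, are used.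

\begin{proposition}\label{prop:step}
Let $d=\deg w$, $r\ge1$ and $4d+3rp^r\le D\le D'\le\frac32D$. Then $\|\nu_{w,D}-\nu_{w,D'}\|_\flat\le16\,p^{-r/2}$.
\end{proposition}

\begin{proof}
Write $x\overset{c}{\approx}y$ for $\|x-y\|_\flat\le c\,p^{-r/2}$. By Lemma~\ref{lem:flat}(i) such a relation persists when both sides are multiplied, on the left or on the right, by a probability measure. Let $L=L_r$, $\mu^\pm=\mu_{H^\pm(w,D)}$, $\mu'^\pm=\mu_{H^\pm(w,D')}$, $\nu=\mu^+\mu^-$, and
\[
V=I(w;D),\quad V'=I(w;D'),\quad Z=I(w;2D),\quad Z'=I(w;2D'),\quad W=I(w^2L;2D-r).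
\]
The hypothesis and \eqref{eq:degL} give the following.
\begin{enumerate}
\item[(1)] $\deg(w^2L)\le\deg(w^4L^3)=4d+3\deg L\le D$.
\item[(2)] $r\le D/9$, as $p\ge3$; hence $D'\le\frac32D\le2D-r$ and $2D'\le3D\le4D-3r$.
\item[(3)] $2d+2\deg L\le4d+2rp^r<D\le2D-r$. Hence Lemma~\ref{lem:insert} applies to $V$ (with $h=w$, $N=D$), where it inserts subspaces of $W$, and to $W$ (with $h=w^2L$, $N=2D-r$), where it inserts subspaces of $I(w^4L^3;4D-3r)$.
\end{enumerate}

\emph{Step 1: the entries $12$ and $23$.} We claim that for every subspace $W'\subset W$,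
\begin{equation}\label{eq:step1}
\nu\overset{2}{\approx}\mu^+\mu_{12}(W')\mu_{23}(W')\mu^- .
\end{equation}
Note that $x_{13}(V)\subset H^+(w,D)$ and $x_{32}(V),x_{21}(V)\subset H^-(w,D)$. By \eqref{eq:absorb} and the first part of Lemma~\ref{lem:insert} with $(i,j,k)=(1,3,2)$,
\[
\nu=\mu^+\mu_{13}(V)\mu_{32}(V)\mu^-\overset{1}{\approx}\mu^+\mu_{13}(V)\mu_{32}(V)\mu_{12}(W')\mu^-=\mu^+\mu_{12}(W')\mu^-;
\]
for the last equality, $x_{12}$ commutes with $x_{32}$, after which $\mu_{13}(V)$ and $\mu_{32}(V)$ are absorbed by $\mu^+$ and $\mu^-$. Next, $x_{13}$ commutes with $x_{12}$, so $\mu^+\mu_{12}(W')=\mu^+\mu_{12}(W')\mu_{13}(V)$. By the second part of Lemma~\ref{lem:insert} with $(i,j,k)=(2,1,3)$,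
\begin{align*}
\mu^+\mu_{12}(W')\mu^-&=\mu^+\mu_{12}(W')\mu_{13}(V)\mu_{21}(V)\mu^-\\
&\overset{1}{\approx}\mu^+\mu_{12}(W')\mu_{13}(V)\mu_{21}(V)\mu_{23}(W')\mu^-=\mu^+\mu_{12}(W')\mu_{23}(W')\mu^-,
\end{align*}
since $x_{21}$ commutes with $x_{23}$, so that $\mu_{21}(V)$ moves to the right into $\mu^-$, and $\mu_{13}(V)$ is removed as it was introduced.

\emph{Step 2: the corner.} The corner of $H^+(w,D')$ has degree bound $2D'$, which may be as large as $3D$ and cannot be reached from $VV$. We therefore apply the insertion lemma a second time, to the averages created in Step 1. Let $W_2=I(w^4L^3;2D')$, a subspace of $I(w^4L^3;4D-3r)$ by (2). By \eqref{eq:step1} with $W'=W$ and Lemma~\ref{lem:insert} for $W$ with $(i,j,k)=(1,2,3)$,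
\[
\nu\overset{3}{\approx}\xi:=\mu^+\mu_{12}(W)\mu_{23}(W)\mu_{13}(W_2)\mu^- .
\]
As $x_{13}$ commutes with all upper unitriangular matrices, $\mu_{13}(W_2)\xi=\xi$. Hence $\mu_{13}(W_2)\nu\overset{3}{\approx}\xi$ and $\nu\overset{6}{\approx}\mu_{13}(W_2)\nu$. Finally $\nu=\mu_{13}(Z)\nu$, and $W_2+Z=Z'$ by Lemma~\ref{lem:division} and (1). Thus $\nu\overset{6}{\approx}\mu_{13}(Z')\nu$.

\emph{Step 3: the group $H^+(w,D')$.} Let $W_1=I(w^2L;D')$, a subspace of $W$ by (2); by Lemma~\ref{lem:division} and (1), $V+W_1=V'$. Multiplying \eqref{eq:step1} for $W'=W_1$ by $\mu_{13}(Z')$ gives $\mu_{13}(Z')\nu\overset{2}{\approx}\mu_{13}(Z')\mu^+\mu_{12}(W_1)\mu_{23}(W_1)\mu^-$. Write $\mu^+=\mu_{13}(Z)\mu_{23}(V)\mu_{12}(V)$. For $a,b\in V'$ we have $ab\in Z'$, so \eqref{eq:comm} gives $\mu_{13}(Z')x_{23}(b)x_{12}(a)=\mu_{13}(Z')x_{12}(a)x_{23}(b)$. Therefore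
\begin{align*}
\mu_{13}(Z')\mu^+\mu_{12}(W_1)\mu_{23}(W_1)&=\mu_{13}(Z')\mu_{23}(V)\mu_{12}(V')\mu_{23}(W_1)\\
&=\mu_{13}(Z')\mu_{12}(V')\mu_{23}(V')=\mu'^+ .
\end{align*}
Together with Step 2 this gives $\mu^+\mu^-\overset{8}{\approx}\mu'^+\mu^-$.

\emph{Step 4: the group $H^-(w,D')$.} Transposition reverses products and exchanges $H^+$ and $H^-$, so $(\mu^+\mu^-)^\top=\mu^+\mu^-$ and $(\mu'^+\mu^-)^\top=\mu^+\mu'^-$. By Lemma~\ref{lem:flat}(iii), $\mu^+\mu^-\overset{8}{\approx}\mu^+\mu'^-$. Multiplying on the left by $\mu'^+$, which absorbs $\mu^+$, gives $\mu'^+\mu^-\overset{8}{\approx}\mu'^+\mu'^-$. Adding this to the conclusion of Step 3 finishes the proof.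
\end{proof}

Each step multiplies $D$ by a factor bounded away from $1$, while $p^r$ may be taken of order $\sqrt D$; so the errors are summable. Let $D_{2k}=2^{k+1}$ and $D_{2k+1}=3\cdot2^k$ for $k\ge0$. The successive ratios are $3/2$ and $4/3$, so $D_s<D_{s+1}\le\frac32D_s$, and $D_s\ge2^{s/2}$. Put
\[
\varepsilon_s=16\sqrt p\,D_s^{-1/4},\qquad\eta_s=\sum_{s'\ge s}\varepsilon_{s'} .
\]
Since $\varepsilon_s\le16\sqrt p\,2^{-s/8}$, we have $\eta_s\to0$ and $\sum_s\varepsilon_s^{1/2}<\infty$.

\begin{corollary}\label{cor:cauchy}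
For each $d\ge0$ there is $s_0(d)$ such that for all $w$ of degree $d$ and all $s'\ge s\ge s_0(d)$,
\[
\|\nu_{w,D_s}-\nu_{w,D_{s+1}}\|_\flat\le\varepsilon_s,\qquad\|\nu_{w,D_s}-\nu_{w,D_{s'}}\|_\flat\le\eta_s .
\]
\end{corollary}

\begin{proof}
Let $r_s=\lfloor\frac12\log_pD_s\rfloor$, so $\sqrt{D_s}/p<p^{r_s}\le\sqrt{D_s}$. Then $3r_sp^{r_s}\le\frac32\sqrt{D_s}\log_pD_s=o(D_s)$, so for $s\ge s_0(d)$ we have $r_s\ge1$ and $4d+3r_sp^{r_s}\le D_s$. Proposition~\ref{prop:step} applies, and $16p^{-r_s/2}\le\varepsilon_s$. The second bound follows by the triangle inequality.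
\end{proof}

\section{The measures in the finite quotients}\label{sec:gap}

By Lemma~\ref{lem:flat}(ii), the operators $\pi_l(\nu_{w,D_s})$ converge as $s\to\infty$, uniformly in $l$. We compute the limit. If $w$ is invertible in $F_l$, then for large $D$ the groups $H^\pm(w,D)$ fill the unitriangular groups of $SL_3(F_l)$. A function on $F^3\setminus\{0\}$ that is invariant under the lower unitriangular group depends, outside the plane $x_1=0$, only on $x_1$; for the upper group the coordinate is $x_3$. The two coordinates are independent, so after removal of the constants the two spaces of invariant functions are almost orthogonal.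

\begin{lemma}\label{lem:angle}
Let $F$ be a field with $q$ elements, $U^+$ and $U^-$ the upper and lower unitriangular subgroups of $SL_3(F)$, and $\pi$ the representation of $SL_3(F)$ on $\ell_2^0(F^3\setminus\{0\})$. Then $\|\pi(\mu_{U^+}\mu_{U^-})\|\le(6/q)^{1/2}$.
\end{lemma}

\begin{proof}
The operator $\pi(\mu_{U^\pm})$ is the orthogonal projection onto the $U^\pm$-invariant functions; it replaces a function by its averages over the orbits. So it suffices to show $\|\pi(\mu_{U^+})\xi\|^2\le(6/q)\|\xi\|^2$ for $U^-$-invariant $\xi$ with sum zero. The $U^-$-orbits are $\{x_1=c\}$, $\{x_1=0,x_2=c\}$ and $\{(0,0,c)\}$ with $c\in F^*$, of sizes $q^2,q,1$. Let $\alpha_c,\beta_c,\gamma_c$ be the values of $\xi$ on them, and $\alpha,\beta,\gamma$ the sums of these values over $c\in F^*$. Then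
\[
\|\xi\|^2=q^2\sum_c|\alpha_c|^2+q\sum_c|\beta_c|^2+\sum_c|\gamma_c|^2,\qquad q^2\alpha+q\beta+\gamma=0 .
\]
The $U^+$-orbits are $\{x_3=c\}$, $\{x_3=0,x_2=c\}$ and $\{(c,0,0)\}$, of sizes $q^2,q,1$. On $\{x_3=c\}$ each $\alpha_{c'}$ occurs $q$ times, each $\beta_{c'}$ once and $\gamma_c$ once, so the sum of $\xi$ is $q\alpha+\beta+\gamma_c=\gamma_c-\gamma/q$. On $\{x_3=0,x_2=c\}$ the sum is $\alpha+\beta_c$, and at $(c,0,0)$ the value is $\alpha_c$. An orbit $O$ contributes $|O|^{-1}|\sum_O\xi|^2$ to the squared norm, so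
\[
\|\pi(\mu_{U^+})\xi\|^2=q^{-2}\sum_c|\gamma_c-\gamma/q|^2+q^{-1}\sum_c|\alpha+\beta_c|^2+\sum_c|\alpha_c|^2 .
\]
With $\gamma_0=0$, the number $\gamma/q$ is the mean of $(\gamma_c)_{c\in F}$, and subtracting the mean does not increase the sum of squares; so the first term is at most $q^{-2}\sum_c|\gamma_c|^2\le q^{-2}\|\xi\|^2$. The third term is at most $q^{-2}\|\xi\|^2$. The second is at most $2|\alpha|^2+2q^{-1}\sum_c|\beta_c|^2\le(2q^{-1}+2q^{-2})\|\xi\|^2$, because $|\alpha|^2\le q\sum_c|\alpha_c|^2\le\|\xi\|^2/q$. The total is at most $(2q^{-1}+4q^{-2})\|\xi\|^2\le6q^{-1}\|\xi\|^2$.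
\end{proof}

\begin{lemma}\label{lem:theta}
For $m\ge1$ and $s\ge s_0(m)$ we have $\|\theta(\nu_{f_m,D_s})\|\le\eta_s$.
\end{lemma}

\begin{proof}
Let $l\ne m$. Reduction modulo $f_l$ maps $P_l$ onto $F_l$, and $f_m$ is invertible in $F_l$; so $I(f_m;D)=f_mP_{D-m}$ maps onto $F_l$ when $D\ge m+l$. Choose $s'\ge s$ with $D_{s'}\ge m+l$. Then reduction maps $H^\pm(f_m,D_{s'})$ homomorphically onto $U^\pm\subset SL_3(F_l)$, and uniform measures to uniform measures. By Lemma~\ref{lem:angle}, $\|\pi_l(\nu_{f_m,D_{s'}})\|\le(6/p^l)^{1/2}$. By Corollary~\ref{cor:cauchy} and Lemma~\ref{lem:flat}(ii), $\|\pi_l(\nu_{f_m,D_s})\|\le\eta_s+(6/p^l)^{1/2}$. Take $\limsup$ as $l\to\infty$.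
\end{proof}

In the block $l=m$ the estimate fails, since $\pi_m(\nu_{f_m,D})=1$. So the sequence $(\pi_l(\nu_{f_m,D_s}))_l$ has norm $1$ in $Y$ and norm at most $\eta_s$ in the quotient $X$. The proof of Theorem~\ref{thm:main} exploits this gap.

\section{Proof of Theorems~\ref{thm:main} and~\ref{thm:more}(a)}\label{sec:main}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Suppose that $u$ has a bounded extension, and let $C$ and $T_m$ be as in \eqref{eq:sections}. Let $\tau_m$ be the normalized trace on $M_{N_m}$ and let $\varphi_m$ be the functional \eqref{eq:phi} for $A=X$, $B=M_{N_m}$, $\rho=\pi_m$, $T=T_m$. By Lemma~\ref{lem:bounded}, $|\varphi_m(x)|\le C\|x\|_\flat$ for all $m$ and $x$. Let $\nu_s=\nu_{1,D_s}$.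

\emph{(i) For fixed $s$, $\varphi_m(\nu_s)\to1$ as $m\to\infty$.} For $g\in\Gamma$ we have $|\varphi_m(g)-1|=|\tau_m(\pi_m(g)^*(T_m\theta(g)-\pi_m(g)))|\le\|T_m\theta(g)-\pi_m(g)\|\to0$, and $\nu_s$ is a finitely supported probability measure.

\emph{(ii) For fixed $m$, $\varphi_m(\nu_s)\to0$ as $s\to\infty$.} The functional $\varphi_m$ depends on $g$ through both $\pi_m(g)$ and $\theta(g)$, so smallness of $\pi_m(\nu_s)$ or $\theta(\nu_s)$ does not bound it directly. On a coset of $\ker\pi_m$, however, the factor $\pi_m(g)^*$ is constant and $\varphi_m$ becomes a bounded functional of $\theta$. Let $y=\nu_{f_m,D_s}$. Its support consists of matrices congruent to $1$ modulo $f_m$, so it lies in $\ker\pi_m$. For $h_1,h_2\in\Gamma$ and $g$ in the support of $y$ we have $\pi_m(h_1gh_2)=\pi_m(h_1h_2)$, hence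
\[
|\varphi_m(h_1yh_2)|=\big|\tau_m\big(\pi_m(h_1h_2)^*\,T_m\theta(h_1yh_2)\big)\big|\le C\|\theta(h_1)\theta(y)\theta(h_2)\|=C\|\theta(y)\|.
\]
Since $H^\pm(f_m,D_s)\subset H^\pm(1,D_s)$, \eqref{eq:absorb} gives $\nu_s=\mu_{H^+(1,D_s)}\,y\,\mu_{H^-(1,D_s)}$, an average of elements $h_1yh_2$. By Lemma~\ref{lem:theta}, $|\varphi_m(\nu_s)|\le C\eta_s$ for $s\ge s_0(m)$.

\emph{(iii) Uniformity.} The threshold $s_0(m)$ in (ii) depends on $m$; Corollary~\ref{cor:cauchy} for $w=1$ removes this dependence. For all $m$ and $s'\ge s\ge s_0(0)$ it gives $|\varphi_m(\nu_s)|\le|\varphi_m(\nu_{s'})|+C\eta_s$. Letting $s'\to\infty$ and using (ii), we get $|\varphi_m(\nu_s)|\le C\eta_s$ for all $m$ and all $s\ge s_0(0)$.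

Fix $s\ge s_0(0)$ with $C\eta_s<1/2$. Then $|\varphi_m(\nu_s)|<1/2$ for all $m$, which contradicts (i).
\end{proof}

Only step (ii) uses that $T_m$ is defined on the quotient $X$. For the coordinate maps $Y\to M_{N_m}$ the corresponding functions $\varphi_m$ are identically $1$ on $\Gamma$.

\begin{proof}[Proof of Theorem~\ref{thm:more}(a)]
Let $M\subset B(\mathcal H)$ act block-diagonally and put $A=Y+\mathcal K(\mathcal H)$. The image of $Y$ in $B(\mathcal H)/\mathcal K(\mathcal H)$ is the range of a $*$-homomorphism, hence a C$^*$-subalgebra, and $A$ is its preimage. So $A$ is a C$^*$-algebra; it is separable and contains $\mathcal K(\mathcal H)$ as an ideal. If $P\colon A\to\mathcal K(\mathcal H)$ were a bounded projection, $P|_Y$ would be a bounded extension of $u$, contrary to Theorem~\ref{thm:main}.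
\end{proof}

\section{Failure of the approximation property}\label{sec:ap}

Let $A$ be a C$^*$-completion of $\mathbb C[\Gamma]$ whose norm dominates the reduced norm. The elements of $\Gamma$ are unitaries in $A$, and $\lambda_\Gamma$ extends to a contractive $*$-homomorphism $A\to C^*_r(\Gamma)$, again denoted by $\lambda_\Gamma$. The state $\tau(x)=\langle\lambda_\Gamma(x)\delta_1,\delta_1\rangle$ on $A$ satisfies $\tau(1)=1$ and $\tau(g)=0$ for $g\ne1$; it is tracial, because $gg'=1$ if and only if $g'g=1$. The existence of this trace is the only use of the hypothesis on the norm. For a bounded operator $T$ on $A$ let $\varphi_T$ be the functional \eqref{eq:phi} with $B=A$ and $\rho=\theta$ the inclusion, so $\varphi_T(g)=\tau(g^*T(g))$.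

The finite-rank operators now take the place of the maps $T_m$: we show that $\beta(T)=\lim_s\varphi_T(\nu_s)$ vanishes on them, while $\beta(\mathrm{id})=1$. To exclude the AP we must bound $\beta(T)$ by the size of $T$ on one compact set rather than by $\|T\|$. The first inequality of Lemma~\ref{lem:bounded} allows this, since it involves $T$ only at finitely many points, and the errors $\varepsilon_s$ leave room to shrink these points to $0$.

\begin{proof}[Proof of Theorem~\ref{thm:more}(b)]
Let $\nu_s=\nu_{1,D_s}$ and $s_0=s_0(0)$.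

\emph{The compact set.} For $s\ge s_0$, Corollary~\ref{cor:cauchy} and Definition~\ref{def:flat} give a finite decomposition $\nu_s-\nu_{s+1}=\sum_\alpha g_\alpha c_\alpha g'_\alpha$ with $\gamma_\alpha:=\|c_\alpha\|_{C^*(G_\alpha)}>0$ and $\sum_\alpha\gamma_\alpha\le2\varepsilon_s$ (terms with $\gamma_\alpha=0$ vanish and are omitted). Let $\mathcal F_s\subset A$ be the finite set of all elements $\varepsilon_s^{1/2}\gamma_\alpha^{-1}g_\alpha c_\alpha^\chi g'_\alpha$ with $\chi\in\hat G_\alpha$. By Lemma~\ref{lem:bounded} they have norm at most $\varepsilon_s^{1/2}$, which tends to $0$. So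
\[
\mathcal C=\{0\}\cup\operatorname{supp}(\nu_{s_0})\cup\bigcup_{s\ge s_0}\mathcal F_s
\]
is compact. Put $\|T\|_{\mathcal C}=\sup_{z\in\mathcal C}\|Tz\|$. By Lemma~\ref{lem:bounded},
\[
|\varphi_T(\nu_s-\nu_{s+1})|\le\sum_\alpha\max_\chi\|T(g_\alpha c_\alpha^\chi g'_\alpha)\|\le\sum_\alpha\gamma_\alpha\varepsilon_s^{-1/2}\|T\|_{\mathcal C}\le2\varepsilon_s^{1/2}\|T\|_{\mathcal C},
\]
and $|\varphi_T(\nu_{s_0})|\le\|T\|_{\mathcal C}$ because $|\varphi_T(g)|\le\|Tg\|$. Hence $\beta(T)=\lim_s\varphi_T(\nu_s)$ exists, is linear in $T$, and satisfies $|\beta(T)|\le C_0\|T\|_{\mathcal C}$ with $C_0=1+2\sum_{s\ge s_0}\varepsilon_s^{1/2}<\infty$.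

\emph{The values of $\beta$.} We have $\varphi_{\mathrm{id}}(g)=\tau(1)=1$, so $\beta(\mathrm{id})=1$. Let $T(z)=\zeta(z)x$ with $\zeta\in A^*$ and $x\in A$. Then $\varphi_T(g)=\zeta(g)\tau(g^*x)$ and $\tau(g^*x)=\langle\lambda_\Gamma(x)\delta_1,\delta_g\rangle$, so $\sum_g|\tau(g^*x)|^2=\|\lambda_\Gamma(x)\delta_1\|^2\le\|x\|^2$. By the Cauchy--Schwarz inequality,
\[
|\varphi_T(\nu_s)|\le\|\zeta\|\sum_g\nu_s(g)|\tau(g^*x)|\le\|\zeta\|\,\|\nu_s\|_{\ell_2}\|x\|.
\]
Since $H^+(1,D)\cap H^-(1,D)=\{1\}$, the map $(h,h')\mapsto hh'$ is injective on $H^+(1,D)\times H^-(1,D)$, and $|H^\pm(1,D)|=p^{4D}$. So $\nu_s$ is uniform on $p^{8D_s}$ elements and $\|\nu_s\|_{\ell_2}=p^{-4D_s}\to0$. Thus $\beta$ vanishes on rank-one operators, and by linearity on finite-rank operators.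

For every finite-rank $T$ we conclude $1=\beta(\mathrm{id}-T)\le C_0\sup_{z\in\mathcal C}\|z-Tz\|$. So $A$ fails the AP.

\emph{The examples.} The hypothesis holds for $C^*_r(\Gamma)$ and $C^*(\Gamma)$ by definition; it remains to check it for $X$. Let $1\ne g\in\Gamma$. If $m$ exceeds the degrees of the entries of $g-1$, then $g$ is not congruent to $1$ modulo $f_m$, so it fixes a proper subspace of $F_m^3$, and the number $\phi_m$ of fixed nonzero vectors is at most $|F_m|^2-1$. The trace of $g$ on $\ell_2(F_m^3\setminus\{0\})$ is $\phi_m$, and the constants contribute $1$, so $\tau_m(\pi_m(g))=(\phi_m-1)/(|F_m|^3-2)\to0$. Hence $\lim_m\tau_m(\pi_m(x))$ is the coefficient of $1$ in $x$, for every $x\in\mathbb C[\Gamma]$; in particular $\lim_m\tau_m(\pi_m(y^*y))=\|y\|_{\ell_2}^2$. For $x,y\in\mathbb C[\Gamma]$,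
\begin{align*}
\|\lambda_\Gamma(x)y\|_{\ell_2}^2&=\lim_m\tau_m\big(\pi_m(y)^*\pi_m(x)^*\pi_m(x)\pi_m(y)\big)\\
&\le\limsup_m\|\pi_m(x)\|^2\,\tau_m\big(\pi_m(y^*y)\big)=\|\theta(x)\|^2\|y\|_{\ell_2}^2 .
\end{align*}
As $\mathbb C[\Gamma]$ is dense in $\ell_2(\Gamma)$, we get $\|\lambda_\Gamma(x)\|\le\|\theta(x)\|$. Since $\lambda_\Gamma$ is injective on $\mathbb C[\Gamma]$, so is $\theta$, and $X$ is a C$^*$-completion of $\mathbb C[\Gamma]$ whose norm dominates the reduced norm.
\end{proof}

\begin{thebibliography}{9}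
\bibitem{HWW} Harmand, Werner and Werner, \emph{M-ideals in Banach Spaces and Banach Algebras}.
\end{thebibliography}
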